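# A group with a finite Church–Rosser presentation and no finite monadic one

## 1. Three theorems on length-reducing presentations

**Theorem 1.** Let $N=(S_3*_{\mathbb Z/2}S_3)*F_2$, where two copies of the symmetric group $S_3$ are amalgamated along a subgroup of order $2$ and $F_2$ is a free group of rank $2$. Then $N$ has a finite Church–Rosser presentation but no finite monadic Church–Rosser presentation. In particular, there is a group with a finite Church–Rosser presentation and without a finite monadic Church–Rosser presentation.

Here is what the words mean. Let $\Sigma$ be a finite alphabet and $T\subseteq\Sigma^*\times\Sigma^*$ a finite set of rules. For $(\ell,r)\in T$ write $x\ell y\to xry$; let $\xrightarrow{*}$ be the reflexive-transitive closure and $\leftrightarrow^*$ the congruence generated. The pair $(\Sigma;T)$ presents the monoid $\Sigma^*/\!\leftrightarrow^*$, and it is a presentation of a group $G$ if this monoid is a group isomorphic to $G$. No inverse letters are built in: inverses must come out of the rules. The empty word is $\varepsilon$; a word is *irreducible* if no rule applies to it.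

**Definition (Church–Rosser, monadic).** The presentation $(\Sigma;T)$ is *Church–Rosser* if $|\ell|>|r|$ for every rule and $T$ is confluent: whenever $w\xrightarrow{*}x$ and $w\xrightarrow{*}y$, there is $z$ with $x\xrightarrow{*}z$ and $y\xrightarrow{*}z$. It is *monadic* Church–Rosser if in addition $|r|\le 1$ for every rule.

So the question is whether, for groups, right-hand sides can always be cut down to at most one letter, possibly after changing the alphabet and the rules completely. Theorem 1 says no. Two further theorems tell us how far apart the two classes are.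

**Definition (plain).** A group is *plain* if it is a free product of finitely many finite groups and a free group of finite rank.

**Theorem 2.** A group has a finite monadic Church–Rosser presentation if and only if it is plain.

**Theorem 3.** For a finitely generated group $G$ the following are equivalent:

1. (i) $G*F_k$ has a finite Church–Rosser presentation for some $k\ge0$;
2. (ii) $G$ embeds in a group with a finite Church–Rosser presentation;
3. (iii) $G$ is virtually free and every nontrivial element of finite order has finite centralizer.

Thus every non-plain $G$ satisfying (iii) yields an example $G*F_k$ of the kind in Theorem 1. Indeed, if $G*F_k$ were plain, then by Kurosh's theorem its subgroup $G$ would be a free product of a free group and of groups isomorphic to subgroups of the finite factors. Since $G$ is finitely generated and each generator involves only finitely many free factors, finitely many factors suffice and the free part has finite rank, so $G$ would be plain. We do not decide whether the free factor $F_k$ in (i) is needed.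

Theorem 1 is proved in Sections 2–6, which do not use Theorems 2 and 3. Theorem 2 is proved in Sections 7–8, Theorem 3 in Sections 7 and 9–12.

## 2. Normal forms, and the smallest examples

Let $(\Sigma;T)$ be a Church–Rosser presentation of a group $N$. Since rules shorten words, every word reduces to an irreducible one, and by confluence two congruent irreducible words are equal. So each $g\in N$ is represented by exactly one irreducible word $\mathrm{nf}(g)$, every word $w$ for $g$ satisfies $w\xrightarrow{*}\mathrm{nf}(g)$, and hence

$$\mathrm{nf}(g)\ \text{ is the unique shortest word representing } g. \tag{1}$$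

Put $|g|=|\mathrm{nf}(g)|$. Then $|gh|\le|g|+|h|$.

To test confluence we use the textbook criterion: a terminating system is confluent if and only if all its critical pairs are joinable. A critical pair comes from an *overlap* $pqs$ with $q\ne\varepsilon$ and left sides $\ell_1=pq$, $\ell_2=qs$ (reducts $r_1s$ and $pr_2$), or from an *inclusion* of one left side in another. *Joinable* means that both reducts have a common descendant.

**Example (plain groups are monadic).** Let $G_1*\dots*G_r*F(y_1,\dots,y_s)$ be given, with all $G_i$ finite. Take as letters the nontrivial elements of all $G_i$ and the symbols $y_j,y_j^{-1}$. The rules replace the two-letter word $g\,h$ ($g,h\in G_i\setminus1$) by the single letter $gh$, or by $\varepsilon$ if $gh=1$; and $y_jy_j^{-1}\to\varepsilon$, $y_j^{-1}y_j\to\varepsilon$. An overlap $g\,h\,k$ inside $G_i$ leads on both sides to the letter (or empty word) for the product $ghk$, by associativity; the overlaps $y_jy_j^{-1}y_j$ and $y_j^{-1}y_jy_j^{-1}$ lead to the same letter on both sides. So the system is monadic Church–Rosser. Every letter has an inverse, and the presented group is the given one. This is the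 easy half of Theorem 2.

**Example (infinite dihedral group).** The letters $s,t$ with $ss\to\varepsilon$, $tt\to\varepsilon$ form a monadic presentation of $D_\infty=\mathbb Z/2*\mathbb Z/2$. Normal forms are the alternating words.

**Example (a non-monadic presentation of $S_3$).** On the letters $b,c$ consider

* R1: $cc\to\varepsilon$
* R2: $bbb\to\varepsilon$
* R3: $cbc\to bb$
* R4: $bcb\to c$
* R5: $bbc\to cb$
* R6: $cbb\to bc$

Every word of length $3$ over $\{b,c\}$ either contains $cc$ or is one of $bbb,bbc,bcb,cbb,cbc$, so it is reducible. Hence the only irreducible words are among $\varepsilon,b,c,bb,bc,cb$. In $S_3=\langle b,c\mid b^3,c^2,cbc=b^{-1}\rangle$ all six rules hold: for instance $bc=cb^{-1}$ gives $bcb=c$, and $bbc=b^{-1}c=cb$. The six words represent the six distinct elements of $S_3$. So every word has exactly one irreducible descendant, and R1–R6 are confluent and present $S_3$.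

Rules R3, R5 and R6 have right sides of length two, yet $S_3$ is finite and so has a monadic presentation too. This shows where the difficulty of Theorem 1 lies: inspecting one system proves nothing, and *every* finite monadic presentation of $N$, over every alphabet, has to be excluded.

## 3. The letters $a,b,c$, a tie in length, and a letter of weight three

Write
$$A=\langle a,c\rangle\cong S_3,\quad B=\langle b,c\rangle\cong S_3,\quad C=\langle c\rangle=A\cap B\cong\mathbb Z/2,$$
with $a^3=b^3=c^2=1$, $cac=a^{-1}$, $cbc=b^{-1}$. We want a Church–Rosser system in which $A*_CB$ is visible.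

The first thing to try is to take the letters $a,b,c$, the rules R1–R6, and their copies with $a$ in place of $b$. This fails at the overlap $cbcac$ of $cbc\to bb$ with $cac\to aa$: the reducts are $bbac$ and $cbaa$, both irreducible and different. Adding rules does not help. In fact *no* Church–Rosser presentation of $A*_CB$ can have $\Sigma=\{a,b,c\}$ with these letters representing these elements. Let us check this.

By the normal form theorem for amalgamated products, every element of $(B\setminus C)(A\setminus C)$ is uniquely $b^ia^jc^f$ with $i,j\in\{1,2\}$, $f\in\{0,1\}$. Moreover such elements are not in $A$, $B$ or $(A\setminus C)(B\setminus C)$, nor are they alternating products of three elements outside $C$. Let $g=b^2ac$. A word of length at most $3$ for $g$ must contain both $a$ and $b$. Deleting its letters $c$ leaves $ab,aab,abb$ (these give elements of $(A\setminus C)(B\setminus C)$), or $aba,bab$ (three alternating factors), or $ba,bba,baa$. So only the following words remain, whose values we compute with $cb=b^2c$ and $ca=a^2c$: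
$$ba,\qquad cba=b^2a^2c,\qquad bca=ba^2c,\qquad bac,\qquad bba=b^2a,\qquad baa=ba^2 .$$
None is $b^2ac$. But $bbac$ has value $g$, and $cbaa=b^2c\,a^2=b^2ac=g$. So $g$ has two shortest words, both of length $4$, contradicting (1).

The tie arises because $c$ can travel through the word, changing $b$ to $bb$ and $a$ to $aa$ at equal cost. The remedy is to make the two sides pay differently. Give $a$ a larger length $n$ by replacing it with a product of $n$ letters. On the $b$-side keep $cbc\to bb$, so $b^{-1}$ is written $bb$. On the $a$-side use the rule $aa\to cac$, so $a^{-1}$ is written $cac$. The rule $aa\to cac$ shortens if and only if $2n>n+2$, that is $n\ge3$. So put $a=xyz$. Then the tie is resolved: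
$$cb\,aa\to cb\,cac\to bb\,ac .$$
The price is that two of the new letters become free generators; this is where $F_2$ comes from.

## 4. Ten rules for $N$

**Proposition 4.** Let $\Sigma=\{b,c,x,y,z\}$ and let $T$ consist of R1–R6 and

* R7: $xyzxyz\to cxyzc$
* R8: $xyzcxyz\to c$
* R9: $yzcxyzcx\to\varepsilon$
* R10: $zcxyzcxy\to\varepsilon$

Then $(\Sigma;T)$ is a finite Church–Rosser presentation of $N\cong(A*_CB)*F_2$.

Throughout the proof $a$ abbreviates the word $xyz$. So R7 is $aa\to cac$, R8 is $aca\to c$, and the left sides of R9, R10 are $(yzcx)^2=yzcacx$ and $(zcxy)^2=zcacxy$.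

**Step 1: reduce confluence to the rules R7–R10.** All rules shorten, so we check critical pairs. Those among R1–R6 are joinable by the $S_3$ example. The left sides of R7–R10 begin and end with one of $x,y,z$, and their only nonempty factor over $\{b,c\}$ is $c$; the left sides of R1–R6 lie in $\{b,c\}^*$ and none equals $c$. So there are no overlaps or inclusions between the two groups of rules.

**Step 2: find all overlaps among R7–R10.** None of the four left sides contains another. An overlap is a nonempty proper suffix of one left side that is a proper prefix of another (or the same) one. No left side begins with $c$, so the candidate suffixes, sorted by first letter, are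

* R7: $xyz$; $yz$, $yzxyz$; $z$, $zxyz$
* R8: $xyz$; $yz$, $yzcxyz$; $z$, $zcxyz$
* R9: $x$, $xyzcx$; $yzcx$; $zcx$, $zcxyzcx$
* R10: $xy$, $xyzcxy$; $y$, $yzcxy$; $zcxy$

Suffixes starting with $x$ must be compared with the prefixes of R7 ($x,xy,xyz,xyzx,xyzxy$) and R8 ($x,xy,xyz,xyzc,xyzcx,xyzcxy$), those starting with $y$ with prefixes of $yzcxyzcx$, those starting with $z$ with prefixes of $zcxyzcxy$. The suffixes $yzxyz$ and $zxyz$ of R7 are not such prefixes. The suffixes $xyzcx$ and $xyzcxy$ are prefixes of R8 but not of R7. All other comparisons succeed. This gives $22$ overlaps.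

**Step 3: join them.** In each row the first reduct uses the first-named rule at the left end of the word, the second reduct uses the second-named rule at the right end.

| rules | overlap word | first reduct | second reduct |
|---|---|---|---|
| 7,7 | $aaa$ | $caca\to cc\to\varepsilon$ | $acac\to cc\to\varepsilon$ |
| 7,8 | $aaca$ | $cacca\to caa\to ccac\to ac$ | $ac$ |
| 7,9 | $xyzx\cdot yzcxyzcx=aacacx$ | $caccacx\to caacx\to ccaccx\xrightarrow{*} ax$ | $xyzx=ax$ |
| 7,10 | $xyzxy\cdot zcxyzcxy=aacacxy$ | $caccacxy\to caacxy\to ccaccxy\xrightarrow{*} axy$ | $xyzxy=axy$ |
| 8,7 | $acaa$ | $ca$ | $accac\to aac\to cacc\to ca$ |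
| 8,8 | $acaca$ | $cca\to a$ | $acc\to a$ |
| 8,9 | $xyzcx\cdot yzcxyzcx=acacacx$ | $ccacx\to acx$ | $xyzcx=acx$ |
| 8,9 | $x\cdot yzcxyzcx=acacx$ | $ccx\to x$ | $x$ |
| 8,10 | $xyzcxy\cdot zcxyzcxy=acacacxy$ | $ccacxy\to acxy$ | $xyzcxy=acxy$ |
| 8,10 | $xy\cdot zcxyzcxy=acacxy$ | $ccxy\to xy$ | $xy$ |
| 9,7 | $yzcxyzc\cdot xyzxyz=yzcacaa$ | $yzxyz=yza$ | $yzcaccac\to yzcaac\to yzccacc\xrightarrow{*} yza$ |
| 9,8 | $yzcxyzc\cdot xyzcxyz=yzcacaca$ | $yzcxyz=yzca$ | $yzcacc\to yzca$ |
| 9,8 | $yzc\cdot xyzcxyz=yzcaca$ | $yz$ | $yzcc\to yz$ |
| 9,9 | $(yzcx)^3$ | $yzcx$ | $yzcx$ |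
| 9,10 | $y\cdot zcxyzcxy$ | $y$ | $y$ |
| 9,10 | $yzcxy\cdot zcxyzcxy$ | $yzcxy$ | $yzcxy$ |
| 10,7 | $zcxyzc\cdot xyzxyz=zcacaa$ | $zxyz=za$ | $zcaccac\to zcaac\to zccacc\xrightarrow{*} za$ |
| 10,8 | $zcxyzc\cdot xyzcxyz=zcacaca$ | $zcxyz=zca$ | $zcacc\to zca$ |
| 10,8 | $zc\cdot xyzcxyz=zcaca$ | $z$ | $zcc\to z$ |
| 10,9 | $zcxyzcx\cdot yzcxyzcx$ | $zcxyzcx$ | $zcxyzcx$ |
| 10,9 | $zcx\cdot yzcxyzcx$ | $zcx$ | $zcx$ |
| 10,10 | $(zcxy)^3$ | $zcxy$ | $zcxy$ |

So $(\Sigma;T)$ is a finite Church–Rosser system.

**Step 4: show that the monoid is a group.** Clearly $c$ and $b$ are invertible. From $cc=1$ and $aca=c$ we get $a\cdot cac=(aca)c=cc=1$ and $cac\cdot a=c(aca)=cc=1$, so $a^{-1}=cac$. Next, $x\cdot yzcac=a\cdot cac=1$, and $yzcac\cdot x=yzcxyzcx=1$ by R9, so $x$ is invertible with inverse $yzcac$. Then $y\cdot zcacx=(yzcac)x=1$ and $zcacx\cdot y=zcxyzcxy=1$ by R10, so $y$ is invertible. Finally $z=y^{-1}x^{-1}a$ is invertible.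

**Step 5: identify the group.** We may now read the rules as relations of a group presentation. Conjugating the left side of R9 by $x$, and that of R10 by $xy$, turns both relations into $acac=1$, which follows from R1 and R8. Add the generator $a=xyz$ and eliminate $z=y^{-1}x^{-1}a$. Then $x,y$ occur in no relation, so
$$N\cong\langle a,b,c\mid \text{R1–R6},\ aa=cac,\ aca=c\rangle*F(x,y).$$
In $\langle a,c\mid c^2,\ aa=cac,\ aca=c\rangle$ the relation $aca=c$ gives $ca=a^{-1}c$, so $cac=a^{-1}$, and then $aa=cac=a^{-1}$ gives $a^3=1$. Conversely $a^3=c^2=1$, $cac=a^{-1}$ imply these relations. So this group is $S_3$; with R1–R6 presenting $S_3$ on $b,c$ we get $N\cong(A*_CB)*F_2$. $\square$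

**Remark (R9 and R10 are not decoration).** Rules R1–R8 alone are already confluent, since the rows 7,7; 7,8; 8,7; 8,8 use only R1, R7, R8. But the monoid they present is not a group: $x\cdot yzcac=1$ holds there, so an inverse of $x$ would have to be $yzcac$, while $yzcac\cdot x=yzcxyzcx$ is irreducible under R1–R8 and not empty.

## 5. Factorizations over a monadic system and gated sets

Now the negative half. Let $(\Sigma;T)$ be a finite *monadic* Church–Rosser presentation of a group $N$, until the end of Section 6. What does $|r|\le1$ buy us?

**Lemma 5.** Let $v_1\cdots v_m$ be irreducible with $v_i\in\Sigma$, $m\ge1$, and let $w$ represent the same element. Then $w=w_1\cdots w_m$ with $w_i\xrightarrow{*}v_i$ for all $i$. In particular each $w_i\ne\varepsilon$.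

*Proof.* We induct on the number of steps of $w\xrightarrow{*}v_1\cdots v_m$; with no step, put $w_i=v_i$. Let $w\to w'$ be the first step, by a rule $\ell\to r$, and let $w'=w_1'\cdots w_m'$ with $w_i'\xrightarrow{*}v_i$. Since $|r|\le1$, undoing the step either replaces one letter inside one $w_i'$ by $\ell$, or inserts $\ell$ into (or at an end of) one $w_i'$. So $w$ factors as required, with $w_i\to w'_i$ for that $i$. As $\varepsilon$ is irreducible and $v_i\neq\varepsilon$, no $w_i$ is empty. $\square$

For a non-monadic system this is false. In the $S_3$ system R1–R6, $cbc$ represents $bb$, but neither $c\,|\,bc$ nor $cb\,|\,c$ is a factorization into two words reducing to $b$.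

**Definition (Cayley digraph, gated set).** The *Cayley digraph* $\Gamma$ has vertex set $N$ and edges $g\to g\sigma$ for $\sigma\in\Sigma$. An edge *enters* $S\subset N$ if its tail is outside $S$ and its head in $S$. A set $S$ with $\emptyset\ne S\ne N$ is *gated at* $x\in S$ if every edge entering $S$ has head $x$.

Since $\Sigma$ generates $N$ as a monoid, $\Gamma$ is strongly connected, so every nonempty proper subset has an entering edge; hence the gate of a gated set is unique. The group acts on $\Gamma$ by left multiplication, freely on vertices, and if $S$ is gated at $x$ then $gS$ is gated at $gx$. Consequently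
$$\text{if } S \text{ is gated and } gS=S, \text{ then } g=1. \tag{2}$$

**Lemma 6.** For $x\ne1$ let $S_x$ be the set of all $q\in N$ such that $\mathrm{nf}(q)$ has prefix $\mathrm{nf}(x)$. Then $S_x$ is gated at $x$.

*Proof.* We have $x\in S_x$ and $1\notin S_x$. Let $q\notin S_x$ and $q\sigma\in S_x$, and put $\mathrm{nf}(q\sigma)=v_1\cdots v_m$, $i=|x|\ge1$, so $v_1\cdots v_i=\mathrm{nf}(x)$. By Lemma 5, $\mathrm{nf}(q)\sigma=w_1\cdots w_m$ with all $w_j$ nonempty, and $w_1\cdots w_i$ represents $x$. If $w_1\cdots w_i$ were a proper prefix of $\mathrm{nf}(q)\sigma$, it would be a prefix of $\mathrm{nf}(q)$, hence irreducible, hence equal to $\mathrm{nf}(x)$, and $q\in S_x$, a contradiction. So $w_1\cdots w_i=\mathrm{nf}(q)\sigma$, and $q\sigma=x$. $\square$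

**Example.** In $D_\infty$ with letters $s,t$, the set $S_s$ of alternating words starting with $s$ is entered only by the edge $1\to s$. For the non-monadic $S_3$ system R1–R6 the lemma fails: $S_b=\{b,bb,bc\}$ is entered by $1\to b$ and also by $cb\to cbc=bb$, which has a different head.

The last tool of this section finds one gated set that separates a finite subgroup from a far translate of it.

**Lemma 7.** Let $C\le N$ be a nontrivial finite subgroup, $k=\max_{c\in C}|c|$, and let $h\in N$ with $|h|\ge3k+1$. Then there is $x\ne1$ with $C\cap S_x=\emptyset$ and $hC\subset S_x$.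

*Proof.* Let $u=\mathrm{nf}(h)$, $n=|u|$, $c\in C$ and $\mathrm{nf}(hc)=v_1\cdots v_m$. From $h=(hc)c^{-1}$ we get $n\le m+k$, so $m\ge n-k\ge1$. By Lemma 5, $u\cdot\mathrm{nf}(c)=w_1\cdots w_m$ with nonempty $w_j\xrightarrow{*}v_j$. At most $|c|\le k$ of the $w_j$ contain a letter of the suffix $\mathrm{nf}(c)$. So $w_1,\dots,w_{m-k}$ lie in $u$, are irreducible, and therefore $w_j=v_j$ for $j\le m-k$. Thus $u$ and $\mathrm{nf}(hc)$ share a prefix of length $m-k\ge n-2k\ge k+1$. Let $x$ be the element represented by the prefix of $u$ of length $k+1$; this prefix is irreducible and nonempty, so $x\neq1$. Then $hC\subset S_x$. Elements of $C$ have length at most $k$, so none is in $S_x$. $\square$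

## 6. Small and large involutions, and the proof of Theorem 1

What can an involution $t$ do to a gated set $S$? The gate forces a dichotomy.

**Lemma 8.** Let $S$ be gated at $x$ and let $t\in N$ be an involution. Then $S\cap tS=\emptyset$ (we say $t$ is *small* for $S$) or $S\cup tS=N$ ($t$ is *large* for $S$).

*Proof.* Recall that $tS$ is gated at $tx$, and $tx\neq x$.

Suppose $tx\in S$; then $x\in tS$. If $S\cup tS\ne N$, some edge with head $h$ enters $S\cup tS$; its tail is outside both sets. If $h\in S$, the edge enters $S$, so $h=x\in tS$; then it also enters $tS$, so $h=tx$, giving $x=tx$, impossible. If $h\in tS$, the edge enters $tS$, so $h=tx\in S$; then it enters $S$, so $h=x$, impossible. Hence $t$ is large.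

Suppose $tx\notin S$; then $x\notin tS$. If $S\cap tS\ne\emptyset$, some edge $y\to h$ enters this nonempty proper set. If $y\notin S$, then $h=x\notin tS$; if $y\notin tS$, then $h=tx\notin S$. Both contradict $h\in S\cap tS$. Hence $t$ is small. $\square$

**Example.** In $D_\infty$ take $S=S_s$. Then $tS$ consists of words starting with $ts$, so $t$ is small and not large. The set $sS$ is $\{1\}\cup S_t=N\setminus S$, so $s$ is both small and large. Finally $sts\cdot S=\{st\,w: w\in\{1\}\cup S_t\}=\{st,s,1\}\cup S_t$, so $sts$ is large and not small.

So smallness is not a property of conjugacy classes. It does, however, pass between two involutions that generate a finite group.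

**Lemma 9.** Let $S$ be gated and let $t,t'$ be involutions with $tt'$ of finite order. If $t$ is small for $S$, then $t'$ is small for $S$.

*Proof.* We may assume $t\ne t'$. Suppose $t'$ is not small; by Lemma 8 it is large. Then $tS\subset N\setminus S\subset t'S$, so $t'tS\subset S$. Iterating, $S=(t't)^nS\subset t'tS\subset S$, where $n$ is the order of $t't$. So $t'tS=S$, and $t't=1$ by (2), a contradiction. $\square$

In $D_\infty$ the product $s\cdot sts=ts$ has infinite order, which is why $s$ could be small and $sts$ not. In $A*_CB$, on the other hand, one can walk from $c$ to any conjugate $hch^{-1}$ by steps that each stay inside a conjugate of a finite group $A$ or $B$. Smallness is then carried to arbitrary distance, while Lemma 7 produces a set for which $c$ is small and a far conjugate is not.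

**Proposition 10.** Let $N$ be a group, $c\in N$ an involution and $G\le N$ an infinite subgroup generated by a set $X$ such that $\langle c,gcg^{-1}\rangle$ is finite for all $g\in X^{\pm1}$. Then $N$ has no finite monadic Church–Rosser presentation.

*Proof.* Suppose it has one. We first choose the set. Put $k=|c|$. As $\Sigma$ is finite and $G$ infinite, there is $h\in G$ with $|h|\ge3k+1$. Let $S=S_x$ be given by Lemma 7 for the subgroup $\{1,c\}$; so $1,c\notin S$ and $h,hc\in S$, and $S$ is gated by Lemma 6.

Next, $c$ is small for $S$: we have $1\notin S$, and $1\notin cS$ because $c\notin S$; so $c$ is not large, and Lemma 8 applies.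

Now transport. Write $h=g_1\cdots g_r$ with $g_i\in X^{\pm1}$, and put $t_i=(g_1\cdots g_i)c(g_1\cdots g_i)^{-1}$. The group $\langle t_{i-1},t_i\rangle$ is conjugate by $g_1\cdots g_{i-1}$ to $\langle c,g_icg_i^{-1}\rangle$, hence finite. By Lemma 9, applied $r$ times, $t_0=c$ small implies $t_r=hch^{-1}$ small.

But $h\in S$ gives $t_rh=hc\in t_rS$, and $hc\in S$. So $hc\in S\cap t_rS$, a contradiction. $\square$

**Proof of Theorem 1.** By Proposition 4, $N$ has a finite Church–Rosser presentation. For the negative part apply Proposition 10 to the involution $c$, the subgroup $G=A*_CB\le N$ and $X=\{a,b,c\}$. The group $G$ is infinite, since $ab$ has infinite order by the normal form theorem. For $g\in X^{\pm1}$ the elements $c$ and $gcg^{-1}$ both lie in $A$ or both lie in $B$, and these are finite. Hence $N$ has no finite monadic Church–Rosser presentation. $\blacksquare$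

## 7. What every finite Church–Rosser presentation forces

For Theorems 2 and 3 we need necessary conditions. In this section $(\Sigma;T)$ is any finite Church–Rosser presentation of $N$. We first show that multiplying by a fixed element changes a normal form only near one end.

**Lemma 11.** For every $g\in N$ there is $R(g)$ such that for all irreducible words $u=u'u''$: if $|u''|\ge R(g)$ then $\mathrm{nf}(ug)=u'\,\mathrm{nf}(u''g)$, and if $|u'|\ge R(g)$ then $\mathrm{nf}(gu)=\mathrm{nf}(gu')\,u''$.

*Proof.* Let $\lambda$ be the maximal length of a left side and put $m=|g|+|g^{-1}|$, $R(g)=m\lambda$. Reduce the word $u\cdot\mathrm{nf}(g)$ to normal form. Each step shortens the word, and $|ug|\ge|u|-|g^{-1}|$, so there are at most $m$ steps. By induction, after $i$ steps the word is $u_iv_i$ with $u_i$ a prefix of $u$ and $|u|-|u_i|\le i\lambda$: the next left side is not contained in the irreducible word $u_i$, so it takes at most $\lambda$ last letters from it. If $|u''|\ge R(g)$, the prefix $u'$ is never touched, so all steps take place in the rest, and the rest ends as an irreducible descendant of $u''\mathrm{nf}(g)$. This is the first claim.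

For the second, reduce $\mathrm{nf}(g)\cdot u$. Again $|gu|\ge|u|-|g^{-1}|$, so there are at most $m$ steps, and after $i$ steps the word is $v_iu_i$ with $u_i$ a suffix of $u$ and $|u|-|u_i|\le i\lambda$. If $|u'|\ge R(g)$, the suffix $u''$ is never touched, and what precedes it ends as an irreducible descendant of $\mathrm{nf}(g)u'$. $\square$

**Proposition 12.** $N$ is virtually free, and every nontrivial element of finite order in $N$ has finite centralizer.

*Proof.* **Step 1: virtual freeness, from a pushdown automaton.** Let $R=\max_{\sigma\in\Sigma}R(\sigma)$. A deterministic pushdown automaton keeps on its stack the normal form of the prefix read so far. On reading $\sigma$ it pops the top $R$ letters $u''$ (all letters, if there are fewer) and pushes $\mathrm{nf}(u''\sigma)$. By Lemma 11 the stack then holds the new normal form. Accepting if the stack is empty at the end of the input, it recognizes $\{w\in\Sigma^*: w=1 \text{ in } N\}$. Inverse letters are handled by the inverse of the homomorphism that fixes $\Sigma$ and sends $\sigma^{-1}$ to $\mathrm{nf}(\sigma^{-1})$; inverse homomorphisms preserve context-freeness. So the word problem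 of $N$ is context-free. By Muller–Schupp (J. Comput. System Sci. 26 (1983)) together with Dunwoody (Invent. Math. 81 (1985)), $N$ is virtually free.

**Step 2: centralizers, by comparing lengths around the cycle $1,g,g^2,\dots$** Let $g\ne1$ have finite order $k$ and infinite centralizer. An infinite subgroup of a virtually free group meets a free subgroup of finite index nontrivially, so it contains an element of infinite order. Hence some $h$ of infinite order commutes with $g$. Let $R\ge R(g^i)$ for all $i$. Choose $n$ with $|h^n|\ge2R$, let $u=\mathrm{nf}(h^n)=u'u''$ with $|u'|=R$, so $|u''|\ge R$. By Lemma 11 and $g^ih^n=h^ng^i$, the word $\mathrm{nf}(g^ih^n)=u'\,\mathrm{nf}(u''g^i)$ has prefix $u'$ for every $i$. Multiplying on the left by $g$ and using Lemma 11 again, $\mathrm{nf}(g^{i+1}h^n)=\mathrm{nf}(gu')\,\mathrm{nf}(u''g^i)$. So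
$$|g^{i+1}h^n|-|g^ih^n|=\delta:=|gu'|-R\qquad\text{for all } i .$$
Summing over $0\le i<k$ gives $k\delta=0$, so $|\mathrm{nf}(gu')|=R$. Now $\mathrm{nf}(gh^n)=\mathrm{nf}(gu')u''$ has prefix $\mathrm{nf}(gu')$ of length $R$ and also prefix $u'$ of length $R$. Thus $\mathrm{nf}(gu')=u'$, and $g=1$, a contradiction. $\square$

For instance, $\mathbb Z/2\times\mathbb Z$ is virtually free but has no finite Church–Rosser presentation, because its element of order $2$ has infinite centralizer.

**Half of Theorem 3.** (i)$\Rightarrow$(ii) holds because $G\le G*F_k$. (ii)$\Rightarrow$(iii) follows from Proposition 12: virtual freeness passes to subgroups, and the centralizer of an element in $G$ is contained in its centralizer in the larger group.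

## 8. Monadic groups are plain

One half of Theorem 2 is the first example of Section 2. For the other half we want to repeat Section 6 with arbitrary finite groups $A$ in place of $\langle t\rangle$. The dichotomy small/large now has a third outcome, as an example shows.

**Example.** For $\mathbb Z/4$ with the one rule $bbbb\to\varepsilon$, the set $S=S_{bb}=\{b^2,b^3\}$ is gated at $b^2$. Here $bS=\{b^3,1\}$ meets $S$, and $S\cup bS\neq N$.

The next lemma, about digraphs on a finite group, shows that the third outcome occurs only for cyclic groups.

**Lemma 13.** Let $A$ be a finite group and $\Delta\subset A\setminus1$ with $|\Delta|\ge2$ such that the digraph $\mathcal G$ on $A$ with edges $\alpha\to\alpha\delta$ ($\delta\in\Delta$) is strongly connected. Then deleting any vertex leaves a strongly connected digraph.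

(For $|\Delta|=1$ this fails: $\mathcal G$ is then a directed cycle, and deleting a vertex of a directed triangle leaves $\bullet\to\bullet$.)

*Proof.* **Step 1: bad sets.** For $Z\subset A$ let $N^+(Z)=Z\Delta\setminus Z$ and $N^-(Z)=Z\Delta^{-1}\setminus Z$. Call $Z\ne\emptyset$ *out-bad* if $|N^+(Z)|=1$ and $Z\cup N^+(Z)\ne A$, and *in-bad* if the same holds with $N^-$. If $Z$ is out-bad, then $W=A\setminus(Z\cup N^+(Z))$ is in-bad: no edge goes from $Z$ to $W$, so $N^-(W)\subset N^+(Z)$; strong connectivity gives $N^-(W)\ne\emptyset$; and $W\cup N^-(W)=A\setminus Z\ne A$. Likewise with in and out exchanged.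

If the lemma fails for the vertex $v$, then $A\setminus\{v\}$ splits into nonempty sets $Z,W$ with no edge from $Z$ to $W$. So $N^+(Z)\subset\{v\}$, and it is nonempty, so $Z$ is out-bad. Thus bad sets exist. Take one of minimal size among all bad sets. Replacing $\Delta$ by $\Delta^{-1}$ if necessary (which reverses all edges), we may assume it is an out-bad set $Z$. The in-bad set $A\setminus(Z\cup N^+(Z))$ has size at least $|Z|$, so $|A|\ge2|Z|+1$.

**Step 2: translates of $Z$ are equal or disjoint.** Suppose $gZ\ne Z$ and $Z\cap gZ\ne\emptyset$. Then $|Z\cup gZ|<2|Z|<|A|$, so $Z\cup gZ\ne A$. The function $f(Y)=|N^+(Y)|=|Y\cup Y\Delta|-|Y|$ is submodular, since $|Y\cup Y\Delta|$ is the size of a union of sets indexed by $Y$ and $|Y|$ is modular. So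
$$f(Z\cap gZ)+f(Z\cup gZ)\le f(Z)+f(gZ)=2,$$
and both terms on the left are at least $1$ by strong connectivity. Hence $|N^+(Z\cap gZ)|=1$, and $Z\cap gZ$ together with this one vertex is not $A$ because $|Z\cap gZ|+1\leq |Z|<|A|$. So $Z\cap gZ$ is a smaller out-bad set, a contradiction.

**Step 3: conclude.** Translating, let $1\in Z$. For $z\in Z$ we have $1\in z^{-1}Z\cap Z$, so $z^{-1}Z=Z$ by Step 2. Hence $Z$ is a subgroup. Then $N^+(Z)$ is invariant under left multiplication by $Z$, an action without fixed points of nontrivial elements, and it has one element; so $Z=1$. Therefore $|\Delta|=|N^+(\{1\})|=1$, a contradiction. $\square$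

From now on $(\Sigma;T)$ is a finite monadic Church–Rosser presentation of $N$, with $\Gamma$, $S_x$ and gated sets as in Section 5.

**Lemma 14.** Let $S$ be gated at $x$ and $1\ne A\le N$ finite. Then $S\cap\alpha S=\emptyset$ for all $\alpha\in A\setminus1$ ($A$ is *small* for $S$), or $S\cup\alpha S=N$ for all $\alpha\in A\setminus1$ ($A$ is *large* for $S$), or $A$ is cyclic. If $|A|\ge3$, small and large exclude each other.

*Proof.* **Step 1: a digraph on $A$.** Let $\mathcal G$ be the digraph on $A$ with $\alpha\to\beta$ ($\alpha\ne\beta$) if and only if $\Gamma$ has a directed path from $\alpha x$ to $\beta x$ with no interior vertex in $Ax$. It is invariant under left multiplication by $A$, so its edges are $\alpha\to\alpha\delta$, $\delta\in\Delta$, for some $\Delta\subset A\setminus1$. It is strongly connected: cut a path of $\Gamma$ from $\alpha x$ to $\beta x$ at its visits to $Ax$. Let $Y=\{\alpha\in A:\alpha x\in S\}$, so $1\in Y$.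

Let $\alpha\to\beta$ with $\alpha\notin Y$, $\beta\in Y$. The corresponding path of $\Gamma$ enters $S$, so it visits $x$. Since $x\in Ax$ is not an interior vertex and $x\ne\alpha x$, the visit is at the end, and $\beta=1$.

**Step 2: three cases.** If $\{1\}\ne Y\ne A$, delete the vertex $1$ from $\mathcal G$. By Step 1 no edge leads from $A\setminus Y\ne\emptyset$ to $Y\setminus1\ne\emptyset$. By Lemma 13, $|\Delta|\le1$; by strong connectivity $\Delta=\{\delta\}$ and $A=\langle\delta\rangle$ is cyclic.

If $Y=A$, let $\alpha\ne1$. Then $\alpha x\in S$, and $\alpha^{-1}x\in S$ gives $x\in\alpha S$. Suppose an edge with head $h$ enters $S\cup\alpha S$. If $h\in S$, it enters $S$, so $h=x\in\alpha S$, so it enters $\alpha S$ and $h=\alpha x\ne x$, impossible. If $h\in\alpha S$, it enters $\alpha S$, so $h=\alpha x\in S$, so it enters $S$ and $h=x$, impossible. Hence $S\cup\alpha S=N$.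

If $Y=\{1\}$, let $\alpha\ne1$. Then $\alpha x\notin S$ and $x\notin\alpha S$. An edge entering $S\cap\alpha S$ would have its tail outside $S$, so head $x\notin\alpha S$, or its tail outside $\alpha S$, so head $\alpha x\notin S$; both are impossible. Hence $S\cap\alpha S=\emptyset$.

**Step 3: exclusivity.** If $A$ is both small and large and $\alpha\ne\beta$ lie in $A\setminus1$, then $\alpha S\subset N\setminus S\subset\beta S$, so $\beta^{-1}\alpha S\subset S$. Equality holds because $\beta^{-1}\alpha$ has finite order, so $\alpha=\beta$ by (2), a contradiction. $\square$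

We recall from Bass–Serre theory: a finite group acting on a tree without inversions fixes a vertex; a fixed-point-free element is *hyperbolic* and has infinite order; an element that fixes a vertex moves every vertex by an even distance.

**Proof that $N$ is plain.** By Proposition 12, $N$ is virtually free, and it is finitely generated. By Karrass–Pietrowski–Solitar (J. Austral. Math. Soc. 16 (1973)) it is the fundamental group of a finite graph of finite groups. Choose one with the fewest edges, and let $X$ be its Bass–Serre tree, on which $N$ acts without inversions; $G_v,G_f$ denote stabilizers. If all edge groups are trivial, $N$ is the free product of the vertex groups and a free group of finite rank, so it is plain. Suppose not. Consider the subgraph of $X$ formed by all edges with nontrivial stabilizer and their endpoints, and let $Z$ be a connected component of it. Let $f=[v,w]$ be any edge of $Z$.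

**Step 1: $G_v\ne G_f\neq G_w$, so every vertex of $Z$ has stabilizer of order at least $4$.** If $f$ projects to a non-loop and $G_v=G_f$, the edge could be contracted, contradicting minimality. If $f$ projects to a loop and $G_v=G_f$, then $G_v\le G_w$, and $|G_v|=|G_w|$ gives $G_v=G_w$. Let $\tau v=w$. Then $\tau$ moves $v$ by distance $1$, so it is hyperbolic, and $\tau G_v\tau^{-1}=G_w=G_v$. A power $\tau^n$ with $n\geq 1$ centralizes the finite group $G_v\ne1$, contradicting Proposition 12. The argument for $w$ is the same. So $|G_v|\ge2|G_f|\ge4$, and every vertex of $Z$ is an endpoint of an edge of $Z$.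

**Step 2: $\langle G_v,G_w\rangle$ is infinite.** Otherwise it fixes a vertex $u$. Take $\alpha\in G_v\setminus G_f$ and $\beta\in G_w\setminus G_f$. Then $\alpha$ fixes $[u,v]$ and $\beta$ fixes $[u,w]$ pointwise. One of these segments contains $f$, so $\alpha$ or $\beta$ lies in $G_f$, a contradiction.

**Step 3: $H=\mathrm{Stab}(Z)$ is infinite.** The group $N$ permutes the components, and $G_v$ fixes the vertex $v$ of $Z$; so $G_v\le H$, likewise $G_w\le H$, and Step 2 applies.

Now fix a gated set $S$. Since $|G_v|\ge4$, Lemma 14 lets us call a vertex $v$ of $Z$ *small* or *large* according to $A=G_v$, exclusively, and *circular* otherwise; then $G_v$ is cyclic for circular $v$.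

**Step 4: adjacent vertices of $Z$ are not both circular.** If $v,w$ were, then $G_v,G_w$ would be abelian and $G_f\ne1$ would be centralized by the infinite group $\langle G_v,G_w\rangle$, contradicting Proposition 12.

**Step 5: a small vertex $v$ and a large vertex $w$ of $Z$ have distance at least $3$.** They are distinct. If they are adjacent, take $c=c'\in G_f\setminus1$ for the edge $f$ joining them. If they have distance $2$, with middle vertex $u$, take $c\in G_{[v,u]}\setminus1$ and $c'\in G_{[u,w]}\setminus1$; both lie in the finite group $G_u$. In either case $c\in G_v$, $c'\in G_w$, and $cS\subset N\setminus S\subset c'S$. So $c'^{-1}cS\subset S$, where $c'^{-1}c$ has finite order; equality follows and $c=c'$ by (2). Hence $N=S\sqcup cS$. Take $\alpha\in G_v\setminus\{1,c\}$. As $v$ is small, $\alpha S$ is disjoint from $S$, and from $cS$ because $c^{-1}\alpha\in G_v\setminus1$. So $\alpha S=\emptyset$, a contradiction.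

**Step 6: $Z$ does not contain both a small and a large vertex.** Otherwise join them by a path in $Z$. By Step 4, consecutive non-circular vertices on it are at distance at most $2$. Somewhere the type changes between small and large, contradicting Step 5.

**Step 7: a set $S$ that violates Step 6.** Let $f$ be an edge of $Z$, $C=G_f\ne1$, $k=\max_{c\in C}|c|$, and choose $h\in H$ with $|h|\ge3k+1$. By Lemmas 6 and 7 there is a gated $S$ with $C\cap S=\emptyset$ and $hC\subset S$. For $c\in C\setminus1$ we have $1\notin S\cup cS$, since $c^{-1}\notin S$. So neither endpoint of $f$ is large; by Step 4 one is non-circular, hence small. Next put $c''=hch^{-1}\in G_{hf}\setminus1$. Then $hc=c''h\in S\cap c''S$. So neither endpoint of $hf$ is small; by Step 4 one is large. Since $hf\in Z$, this contradicts Step 6. So $N$ is plain, and Theorem 2 is proved. $\blacksquare$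

## 9. From digraphs with unique shortest paths to presentations

It remains to prove (iii)$\Rightarrow$(i) in Theorem 3. The first tool turns geometry into rules.

**Lemma 15.** Let $G$ act on a strongly connected digraph $\Gamma$ without loops or parallel edges, freely on vertices, with finitely many orbits of edges and $m$ orbits of vertices. Assume

* (U) for any two vertices $P,Q$ there is a unique shortest directed path from $P$ to $Q$;
* (L) there is $k$ such that every non-shortest directed path contains a non-shortest subpath of length at most $k$.

Then $G*F_{m-1}$ has a finite Church–Rosser presentation.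

**Example.** Let $G=1$ and let $\Gamma$ have two vertices and one edge in each direction, $\sigma$ and $\tau$. Then (U) holds, and (L) holds with $k=2$. The construction below gives $\sigma\tau\to\varepsilon$, $\tau\sigma\to\varepsilon$, which presents $\mathbb Z=F_{2-1}$.

*Proof.* **Step 1: the system.** Let $\Sigma$ be the set of edge orbits; paths have labels in $\Sigma^*$. Call a word a *path word* if consecutive letters are composable in $\Gamma/G$. By freeness an edge orbit contains exactly one edge with a given tail in the right vertex orbit, so a path word lifts to a path, unique up to $G$. Let $T$ be the finite set of rules $\mathrm{label}(\pi)\to\mathrm{label}(\pi')$, where $\pi$ is non-shortest of length at most $k$ and $\pi'$ is the shortest path with the same endpoints. These rules shorten.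

**Step 2: confluence.** If a path is not shortest, by (L) a rule applies to its label and produces the label of a path with the same endpoints. So the label of any path reduces to the label of the unique shortest path with its endpoints. The overlap or inclusion word of two left sides is a path word, because any two consecutive letters lie in a common left side. Both reducts label paths with the same endpoints as a lift, so they reduce to the same word. Hence $T$ is confluent, and *labels of paths with the same endpoints are equal* in the presented monoid $M$.

**Step 3: $M$ is a group.** If $\sigma$ is the orbit of $P\to Q$ and $\pi$ is a path from $Q$ to $P$, then $\sigma\cdot\mathrm{label}(\pi)$ and $\mathrm{label}(\pi)\cdot\sigma$ label closed paths, so both are $1$ in $M$.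

**Step 4: $M\cong G*F_{m-1}$.** Choose orbit representatives $P_1,\dots,P_m$, let $F=F(t_2,\dots,t_m)$ and $t_1=1$. For an edge $gP_i\to hP_j$ of orbit $\sigma$ put $\phi(\sigma)=t_i^{-1}g^{-1}ht_j\in G*F$; this depends only on the orbit. The product telescopes along a path: a path from $gP_i$ to $hP_j$ has value $t_i^{-1}g^{-1}ht_j$, depending only on the endpoints. So $\phi$ respects the rules and defines $\phi:M\to G*F$. Conversely let $\psi(g)$ be the label in $M$ of a path $P_1\to gP_1$. Concatenating $P_1\to gP_1\to ghP_1$ shows $\psi(g)\psi(h)=\psi(gh)$. Let $\psi(t_j)$ be the label of a path $P_1\to P_j$ (for $j=1$ this is $1$). This defines a homomorphism $\psi:G*F\to M$, and $\phi\psi$ is the identity on $G$ and on the $t_j$. For an edge $gP_i\to hP_j$ of orbit $\sigma$, compare the paths $P_1\to gP_1\to gP_i\to hP_j$ and $P_1\to hP_1\to hP_j$: they give $\psi(g)\psi(t_i)\sigma=\psi(h)\psi(t_j)$, that is, $\psi\phi(\sigma)=\sigma$. So $\phi$ and $\psi$ are inverse isomorphisms. $\square$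

Compare this with Section 4: subdividing the $a$-edges of the Cayley digraph into three makes three vertex orbits, and $m-1=2$.

A Cayley digraph of $G$ itself may fail (U): that was the tie in Section 3. So we build another digraph, from a tree on which $G$ acts.

## 10. Hubs, lanes and flights over the tree

If $G$ is finite, its multiplication table is a finite Church–Rosser presentation, and $k=0$ works in (i). From now on let $G$ be infinite and satisfy (iii). By Karrass–Pietrowski–Solitar, $G$ acts without inversions on a tree $X$ with finite quotient and finite stabilizers. Then $X$ is locally finite, because stabilizers and quotient are finite, and infinite, because $G$ is infinite.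

**Lemma 16.** There is $D\ge2$ such that no $g\ne1$ fixes a geodesic segment of length $D$ pointwise.

*Proof.* The elements fixing some vertex fall into finitely many conjugacy classes. If no $D$ works, then one class, say of $g\ne1$, contains elements fixing arbitrarily long segments; conjugating, $g$ itself fixes arbitrarily long segments, hence infinitely many vertices. Infinitely many of them are distinct vertices $h_iv_0$ in one orbit. The elements $h_i^{-1}gh_i$ lie in the finite group $G_{v_0}$, so after passing to a subsequence they are all equal. Then the distinct elements $h_ih_1^{-1}$ centralize $g$, which has finite order. This contradicts (iii). $\square$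

Fix such a $D$. In what follows, "path in $X$" means a geodesic edge path $p=(p_0,\dots,p_d)$; its length is $d$, and $[v,w]$ is the path from $v$ to $w$. If $d(v,w)\ge D$, let $\sigma(v,w)$ be the initial segment of length $D$ of $[v,w]$, oriented away from $v$.

The plan is to travel long distances along *lanes*, whose vertices remember only a bounded window of the geodesic being followed. Direction and window then determine everything on the way, and the remaining choice, a segment at the starting or end site, is settled by one cheap move there.

**Definition (the weighted digraph $\Gamma_0$).** The vertices are of two kinds.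

* A *hub* is an oriented segment $s$ of length $D$ in $X$; its *site* is its initial vertex.
* A *state* is a pair $(\gamma,a)$ with a path $\gamma=(\gamma_0,\dots,\gamma_{a+b})$ in $X$, where $1\le a,b\le D$ and $a+b\ge D$. Its *position* is $\gamma_a$, its *left part* $(\gamma_0,\dots,\gamma_a)$, its *right part* $(\gamma_a,\dots,\gamma_{a+b})$. We write $a(q),b(q)$ for a state $q$.

For a path $p$ of length $d\ge D$ and $0<i<d$ let $p[i]$ be the state with $a=\min(i,D)$, $b=\min(d-i,D)$, $\gamma=(p_{i-a},\dots,p_{i+b})$. (Indeed $a+b\ge D$, since either $a=D$ or $b=D$ or $a+b=d$.) The edges and weights are, for all such $p$,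

* *lane edges* $p[i]\to p[i+1]$, weight $4$;
* *launches* $\sigma(p_0,p_d)\to p[1]$, weight $7$;
* *landings* $p[d-1]\to\sigma(p_d,p_0)$, weight $4$;
* *jumps* $s\to s'$ between distinct hubs with the same site, weight $1$;
* *short moves* $s\to s'$ between hubs whose sites have distance $0<d<D$, weight $W=4D+6$.

**Example.** Let $D=2$ and $p=(p_0,\dots,p_4)$. Then $p[1]$ has $a=1,b=2$ and window $(p_0,\dots,p_3)$; $p[2]$ has $a=b=2$ and window $p$; $p[3]$ has $a=2,b=1$ and window $(p_1,\dots,p_4)$. The path
$$(p_0,p_1,p_2)\to p[1]\to p[2]\to p[3]\to(p_4,p_3,p_2)$$
has weight $7+4+4+4=19=4\cdot4+3$.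

Every vertex of $X$ is a site, since $X$ is infinite and locally finite. The kinds of the endpoints (and, for two hubs, whether their sites agree) determine the type of an edge; there are no loops and, taking edges as ordered pairs, no parallel edges. By Lemma 16, $G$ acts freely on the vertices of $\Gamma_0$, because a stabilizer fixes pointwise a segment of length at least $D$. All data have bounded size and $X$ is locally finite with finite quotient, so there are finitely many edge orbits.

**Lemma 17.** A directed path of states $q_0\to\dots\to q_n$ ($n\ge0$) equals $p[i],p[i+1],\dots,p[i+n]$, where $i=a(q_0)$ and $p$ is the concatenation of the left part of $q_0$, the positions of the $q_j$, and the right part of $q_n$; moreover $p$ is geodesic of length at least $D$. If $q_0$ is preceded by a launch, then $a(q_0)=1$ and the launching hub consists of the first $D$ edges of $p$. If $q_n$ is followed by a landing, then $b(q_n)=1$ and the landing hub consists of the last $D$ edges of $p$, reversed.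

*Proof.* Let $q=p'[l]\to q'=p'[l+1]$ be a lane edge. From the definition, the position of $q'$ is the right neighbor of the position of $q$, and the position of $q$ is the left neighbor of that of $q'$; $a(q')=\min(a(q)+1,D)$ and $b(q)=\min(b(q')+1,D)$; the left part of $q'$ is that of $q$ extended by one vertex and clipped to its last $D$ edges; the right part of $q$ is the position of $q$ prefixed to the right part of $q'$ and clipped to its first $D$ edges.

So at each position the concatenation $p$ runs from the left neighbor to the right neighbor inside the window of the corresponding state; hence it does not backtrack, and it is geodesic. Its length is $a(q_0)+n+b(q_n)\ge a(q_0)+b(q_0)\ge D$. Going from left to right, the left part of $q_j$ is the part of $p$ of length $\min(i+j,D)$ ending at the position $p_{i+j}$; going from right to left, the right part of $q_j$ has length $\min(b(q_n)+n-j,D)$ and starts at $p_{i+j}$. As $p$ has length $i+n+b(q_n)$, this says $q_j=p[i+j]$.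

If $\sigma(p'_0,p'_{d'})\to q_0=p'[1]$ is a launch, then $a(q_0)=1$, and since $1+b(q_0)\ge D$, the first $D$ edges of $p'$ are the first $D$ edges of the window of $q_0=p[1]$, that is, of $p$. If $q_n=p'[d'-1]\to\sigma(p'_{d'},p'_0)$ is a landing, then $b(q_n)=1$, and since $a(q_n)+1\ge D$, the last $D$ edges of $p'$ are the last $D$ edges of the window of $q_n$, that is, of $p$. $\square$

A *flight* is a path launch, lane edges, landing from hub to hub. By Lemma 17 its underlying $p$ is $[v,w]$, where $v,w$ are the launching and landing sites. So a flight from $v$ to $w$ exists if and only if $d(v,w)\ge D$; it is then unique, leads from $\sigma(v,w)$ to $\sigma(w,v)$, and has weight $7+4(d-2)+4=4d+3$ with $d=d(v,w)$.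

**Definition (exit and entry sets).** For a vertex $\xi$ of $\Gamma_0$ let $x_\xi$ be its position or site. If $\xi$ is a hub, put $c_\xi=c'_\xi=x_\xi$ and $C_\xi=C'_\xi=\{x_\xi\}$. If $\xi=(\gamma,a)$ is a state with $a=a(\xi)$, $b=b(\xi)$, the *exit set* $C_\xi$ has root $c_\xi=\gamma_{a+b}$, and
$$C_\xi=\{c_\xi\}\ \text{ if } b<D,\qquad C_\xi=\{w: c_\xi\in[x_\xi,w]\}\ \text{ if } b=D;$$
the *entry set* $C'_\xi$ has root $c'_\xi=\gamma_0$, and
$$C'_\xi=\{c'_\xi\}\ \text{ if } a<D,\qquad C'_\xi=\{w: c'_\xi\in[w,x_\xi]\}\ \text{ if } a=D.$$
The sets of the second kind are called *half-trees*. Put $\varphi_\xi=3$ for states and $0$ for hubs.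

In the example above, $p[1]$ has as exit set the half-tree of all vertices reached from $p_1$ through $p_3$, and entry set $\{p_0\}$; $p[3]$ has exit set $\{p_4\}$.

**Lemma 18.** (a) The paths from $\xi$ along lane and landing edges to a first hub (empty if $\xi$ is a hub) end at hubs with sites in $C_\xi$; for each $w\in C_\xi$ there is exactly one such path ending at site $w$, at a hub we call $\eta_\xi(w)$, and it has weight $4d(x_\xi,w)$. (b) The paths along launch and lane edges from a last hub to $\zeta$ (empty if $\zeta$ is a hub) start at sites in $C'_\zeta$; for each $w\in C'_\zeta$ there is exactly one such path starting at site $w$, at a hub we call $\eta'_\zeta(w)$, and it has weight $4d(w,x_\zeta)+\varphi_\zeta$. (c) $\Gamma_0$ is strongly connected.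

*Proof.* For hubs (a) and (b) are trivial. (a) Let $\xi$ be a state. For a path $\xi=q_0\to\dots\to q_n\to$ hub, take $p$ from Lemma 17; as $b(q_n)=1$, the landing site $w$ is the end $p_d$, and $\xi=p[i]$ with $d-i=d(x_\xi,w)$, $b(\xi)=\min(d-i,D)$. If $b(\xi)<D$, the right part of $\xi$ is $(p_i,\dots,p_d)$ and $w=c_\xi$. If $b(\xi)=D$, then $c_\xi=p_{i+D}\in[x_\xi,w]$. So $w\in C_\xi$, and $p$ is the left part of $\xi$ followed by $[x_\xi,w]$, so the path is determined by $w$. Conversely, for $w\in C_\xi$ let $p$ be the left part of $\xi$ followed by $[x_\xi,w]$. This is geodesic, as $[x_\xi,w]$ starts with the right part of $\xi$, and it has length at least $a(\xi)+b(\xi)\ge D$. Then $\xi=p[i]$ with $i=a(\xi)$, and $p[i]\to\dots\to p[d-1]\to\sigma(p_d,p_0)$ is a path as required, of weight $4(d-i)=4d(x_\xi,w)$.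

(b) Let $\zeta$ be a state. For a path hub $\to q_0\to\dots\to q_n=\zeta$, take $p$ from Lemma 17; as $a(q_0)=1$, the launching site $w$ is $p_0$, and $\zeta=p[j]$ with $j=d(w,x_\zeta)$, $a(\zeta)=\min(j,D)$. If $a(\zeta)<D$, then $w=c'_\zeta$; if $a(\zeta)=D$, then $c'_\zeta=p_{j-D}\in[w,x_\zeta]$. And $p$ is $[w,x_\zeta]$ followed by the right part of $\zeta$, so $w$ determines the path. Conversely, for $w\in C'_\zeta$ this concatenation $p$ is geodesic, as $[w,x_\zeta]$ ends with the left part of $\zeta$, it has length at least $D$, and $\zeta=p[j]$. The path $\sigma(p_0,p_d)\to p[1]\to\dots\to p[j]$ has weight $7+4(j-1)=4j+3$.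

(c) Exit and entry sets are nonempty. Between hubs one gets by a jump if the sites agree, by a short move if they have distance less than $D$, and otherwise by a flight with a jump before and after if needed. $\square$

## 11. Unique minimal paths in $\Gamma_0$

**Lemma 19.** Let $s,s'$ be hubs with sites $v,w$ and $d=d(v,w)$. There is a unique path of minimal weight $\delta(s,s')$ from $s$ to $s'$:

* if $d=0$, the empty path or a jump, $\delta\in\{0,1\}$;
* if $0<d<D$, a short move, $\delta=W$;
* if $d\ge D$, a jump if $s\ne\sigma(v,w)$, then the flight, then a jump if $s'\ne\sigma(w,v)$; here $4d+3\le\delta\le4d+5$.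

In particular $\delta\ge4d+3$ whenever $v\ne w$.

*Proof.* A path from hub to hub consists of jumps (displacement $0$), short moves (displacement less than $D$), and flights (displacement $e\ge D$, weight $4e+3$).

Let $d=0$. If $s=s'$ the empty path is the only one of weight $0$. If $s\ne s'$, the only edge from $s$ to $s'$ is the jump, and a path with at least two edges has weight at least $2$.

Let $0<d<D$. A path other than the short move either contains a short move and more, so it has weight greater than $W$; or it contains no short move, and then at least two flights, since no flight gives displacement $0$ and one flight gives displacement at least $D$. Its weight is then at least $2(4D+3)=8D+6>W$.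

Let $d\ge D$. A path with $n_s\ge1$ short moves has weight at least $n_sW+4(d-n_sD)=4d+6n_s\ge4d+6$. A path without short moves but with at least two flights has weight at least $4d+6$. A path with exactly one flight and no short moves uses the flight from $v$ to $w$, and is minimal exactly when the jumps are as stated; its weight is then at most $4d+5$. A path with neither has displacement $0$.

The last statement is clear for $d\ge D$, and for $0<d<D$ we have $W=4D+6\ge4d+3$. $\square$

Call a path through states only (possibly of length $0$) a *lane path*. We need one remark on half-trees. If $C$ is an exit or entry set with root $c$, then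
$$w\in C,\ y\notin C\ \Longrightarrow\ c\in[w,y]. \tag{3}$$
This is clear for $C=\{c\}$. Otherwise $C=\{w:c\in[x,w]\}$ for some $x$, and $c\in[x,w]\subset[x,y]\cup[y,w]$ while $c\notin[x,y]$.

**Lemma 20.** For all vertices $\xi,\zeta$ of $\Gamma_0$ there is a unique path of minimal weight from $\xi$ to $\zeta$. If there is a lane path from $\xi$ to $\zeta$, it is this one. Otherwise write $c=c_\xi$, $c'=c'_\zeta$, $C=C_\xi$, $C'=C'_\zeta$. Then the minimal path exits to the hub $\eta_\xi(w_1)$, follows the minimal hub path to $\eta'_\zeta(w_0)$, and enters to $\zeta$, where $(w_1,w_0)=(c,c')$ if $C\cap C'=\emptyset$, and $(w_1,w_0)=(u,u)$ if $C\cap C'\ne\emptyset$, with $u$ the unique element of $\{c,c'\}\cap C\cap C'$.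

*Proof.* **Step 1: lane paths win.** By Lemma 17, a lane path from $\xi$ to $\zeta$ has the vertices of $[x_\xi,x_\zeta]$ as positions, so it is unique and has weight $4d(x_\xi,x_\zeta)$. Any path through hubs, with first hub site $w_1$ and last hub site $w_0$, has weight at least $4d(x_\xi,w_1)+4d(w_1,w_0)+4d(w_0,x_\zeta)+3$ (here $\zeta$ is a state), which is larger.

From now on there is no lane path, so every path contains a hub.

**Step 2: a cost function.** By Lemmas 18 and 19, a path with first hub site $w_1\in C$ and last hub site $w_0\in C'$ that is minimal for these sites is unique. Since $c\in[x_\xi,w_1]$ and $c'\in[w_0,x_\zeta]$, its weight is a constant plus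
$$g(w_1,w_0)=4e_1+\delta\bigl(\eta_\xi(w_1),\eta'_\zeta(w_0)\bigr)+4e_2,\qquad e_1=d(c,w_1),\ e_2=d(w_0,c').$$
We must show that $g$ has the stated pair as unique minimizer.

**Step 3: the case $C\cap C'=\emptyset$.** Here $w_1\in C$ and $w_0\notin C$, so $c\in[w_1,w_0]$ by (3); and $w_0\in C'$, $c\notin C'$, so $c'\in[c,w_0]$. Hence $d(w_1,w_0)=e_1+f_0+e_2$ with $f_0=d(c,c')\ge1$. Let $(w_1,w_0)\ne(c,c')$ and $e=e_1+e_2\ge1$. If $f_0\ge D$, then $g(c,c')\le4f_0+5$, while $g(w_1,w_0)\ge4e+4(f_0+e)+3\ge4f_0+11$. If $f_0<D$, then $g(c,c')=W=4D+6$, while $g(w_1,w_0)=4e+W$ if $f_0+e<D$, and $g(w_1,w_0)\ge4e+4(f_0+e)+3\ge4D+7$ if $f_0+e\ge D$. So $(c,c')$ is the unique minimizer.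

**Step 4: if $C\cap C'\ne\emptyset$, then $c\in C'$ or $c'\in C$.** We record this as (α); it does not use the absence of lane paths. It is clear if $C=\{c\}$ or $C'=\{c'\}$. Otherwise let $t\in C\cap C'$ and suppose $c\notin C'$, $c'\notin C$. By (3), $c\in[t,c']$ and $c'\in[t,c]$, so $c=c'\in C'$, a contradiction.

**Step 5: if $c\in C'$ and $c'\in C$, then $c=c'$.** We record this as (β). Suppose $c\ne c'$. Then $C$ and $C'$ have more than one element, so both are half-trees; $\xi,\zeta$ are states with $b(\xi)=D$, $a(\zeta)=D$. We have $c\in[x_\xi,c']$ and $c'\in[c,x_\zeta]$, and $c\ne c'$, so $[x_\xi,x_\zeta]$ passes $x_\xi,c,c',x_\zeta$ in this order. It begins with the right part of $\xi$ and ends with the left part of $\zeta$. So the concatenation $p$ of the left part of $\xi$, $[x_\xi,x_\zeta]$ and the right part of $\zeta$ is geodesic, and $\xi=p[i]$, $\zeta=p[j]$ with $i<j$. Thus there is a lane path, a contradiction.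

By (α) and (β), in the case $C\cap C'\ne\emptyset$ the element $u$ exists and is unique.

**Step 6: the case $C\cap C'\ne\emptyset$.** Let $\Delta=d(c,c')$. Since $u\in\{c,c'\}$, $g(u,u)\le4\Delta+1$. If $w_1\ne w_0$, then $g(w_1,w_0)\ge4\bigl(e_1+d(w_1,w_0)+e_2\bigr)+3\ge4\Delta+3$. Let now $w_1=w_0=w\ne u$; then $w\in C\cap C'$. We claim $w\notin[c,c']$. Suppose $w\in[c,c']$. If $u=c$: if $c'=c$, then $w=c$, a contradiction; otherwise $c'\notin C$ by (β), so $c\in[w,c']$ by (3), and with $w\in[c,c']$ this gives $w=c=u$, a contradiction. If $u=c'$: if $c=c'$, then $w=c'$, a contradiction; otherwise $c\notin C'$ by (β), so $c'\in[w,c]$ by (3), and $w=c'=u$, a contradiction. So $w\notin[c,c']$, whence $d(c,w)+d(w,c')\ge\Delta+1$ and $g(w,w)\ge4(\Delta+1)>g(u,u)$. Thus $(u,u)$ is the unique minimizer. $\square$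

## 12. Unit edges, and non-minimality seen in a bounded window

Let $\Gamma$ be obtained from $\Gamma_0$ by subdividing each edge of weight $k$ into $k$ unit edges. Vertices of $\Gamma_0$ are called *original*. The digraph $\Gamma$ is strongly connected without loops or parallel edges, and has finitely many edge orbits. An element fixing a subdivision vertex fixes the edge of $\Gamma_0$ it lies on, hence the tail of that edge; so $G$ acts freely on the vertices of $\Gamma$. By Lemma 15 it remains to verify (U) and (L).

**Property (U).** Let $P,Q$ be vertices of $\Gamma$. If both are interior to the same edge of $\Gamma_0$, with $Q$ at or after $P$, then the segment from $P$ to $Q$ is the unique shortest path, since any other path starts with it and is longer. In all other cases, let $B=P$ if $P$ is original, and otherwise let $B$ be the head of the edge containing $P$; let $A'=Q$ if $Q$ is original, and otherwise let $A'$ be the tail of the edge containing $Q$. Then every path from $P$ to $Q$ runs from $P$ to $B$ along the edge, then from $B$ to $A'$, then from $A'$ to $Q$ along the edge. It is shortest if and only if the middle part is the unique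 minimal path of Lemma 20. This proves (U).

**Property (L), reduction to $\Gamma_0$.** It suffices to bound the length of a non-shortest path $\pi$ all of whose proper subpaths are shortest, because every non-shortest path contains such a one. The path $\pi$ contains an original vertex, as otherwise it would be a segment inside an edge. Let $\pi_0$ be its part between the first and the last original vertex.

If $\pi_0$ is shortest, then by the discussion of (U) we are in the first case there: the endpoints $P,Q$ of $\pi$ are interior to one edge $A\to B$, with $Q$ at or after $P$, and $\pi_0$ is the shortest path from $B$ to $A$. As there are finitely many edge orbits, the length of $\pi$ is bounded.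

If $\pi_0$ is not shortest, then $\pi=\pi_0$, and $\pi$ is a path $(\xi=q_0,\dots,q_n=\zeta)$ in $\Gamma_0$ that is not of minimal weight while all its proper subpaths are.

**Lemma 21.** Such a path $\pi$ does not contain $4D+3$ consecutive states.

*Lemma 21 implies (L).* By Lemmas 19 and 20 a minimal path contains at most $4$ hubs. The path $\pi$ without its last edge is minimal, so $\pi$ has at most $5$ hubs, hence at most $6$ runs of consecutive states, each with at most $4D+2$ states. Edge weights are bounded, so the length of $\pi$ in $\Gamma$ is bounded. $\square$

*Proof of Lemma 21.* Suppose there are $4D+3$ consecutive states. Dropping the first and last of them, we get $0<i'<j'<n$ with $j'-i'=4D$ and all $q_{i'},\dots,q_{j'}$ states. Put $y=q_{i'}$, $y'=q_{j'}$, $\pi_1=(q_0,\dots,q_{j'})$, $\pi_2=(q_{i'},\dots,q_n)$. Both $\pi_1$ and $\pi_2$ are proper subpaths, hence minimal. By Lemma 17, $b(y)=\min(b(y')+4D,D)=D$ and $a(y')=D$, and along a geodesic of $X$ we meet in this order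
$$x_y,\quad c_y,\quad c'_{y'},\quad x_{y'}\qquad\text{with successive distances } D,\ 2D,\ D. \tag{4}$$

**Step 1: what $\pi_1$ looks like if it is not a lane path.** By Lemma 20 there is then no lane path from $\xi$ to $y'$, and $\pi_1$ is as described there, with $y'$ in the role of $\zeta$. Its last hub comes before $y$, so the last launching site $w_0$ lies on the geodesic strictly behind $x_y$; in particular $w_0\ne c'_{y'}$. So the case $C_\xi\cap C'_{y'}=\emptyset$ of Lemma 20 is excluded, $w_1=w_0=u\ne c'_{y'}$, and therefore $u=c_\xi$. So $\pi_1$ exits at site $c_\xi$, makes at most one jump there, and launches from the same site. By uniqueness of $u$, and since $c'_{y'}\in C'_{y'}$, we get $c'_{y'}\notin C_\xi$.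

**Step 2: what $\pi_2$ looks like if it is not a lane path.** There is no lane path from $y$ to $\zeta$, and the first landing site $w_1$ of $\pi_2$ lies on the geodesic strictly beyond $x_{y'}$, so $w_1\ne c_y$. The case $C_y\cap C'_\zeta=\emptyset$ is excluded, so $w_1=w_0=u\ne c_y$, and $u=c'_\zeta$. So $\pi_2$ lands at site $c'_\zeta$, makes at most one jump there, and goes on to $\zeta$ by its entry path (empty if $\zeta$ is a hub). By uniqueness of $u$, $c_y\notin C'_\zeta$.

Write $c=c_\xi$, $c'=c'_\zeta$. If a lane path from $\xi$ to $\zeta$ exists, Lemma 17 gives $\xi=\hat p[i]$, $\zeta=\hat p[j]$, $i\le j$, where $\hat p$ is the concatenation of the left part of $\xi$, $[x_\xi,x_\zeta]$ and the right part of $\zeta$; then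
$$x_\xi=\hat p_i,\quad x_\zeta=\hat p_j,\quad c=\hat p_{i+b(\xi)},\quad c'=\hat p_{j-a(\zeta)}. \tag{5}$$
Here $b(\xi)<D$ means that $\hat p$ ends at index $i+b(\xi)$, and $a(\zeta)<D$ means $a(\zeta)=j$. We now go through the four cases.

**Step 3: both $\pi_1$ and $\pi_2$ are lane paths.** Then $\pi$ is a lane path, hence minimal by Lemma 20, a contradiction.

**Step 4: neither is a lane path.** By Steps 1 and 2 the run of states lies on a flight from site $c$ to site $c'$ along $[c,c']$, which passes the four vertices of (4) in order, and $d(c,c')\ge4D+2$.

First, $c\notin C'_\zeta$. This is clear if $C'_\zeta=\{c'\}$. Otherwise $c\in C'_\zeta$ means $c'\in[c,x_\zeta]$; as $c_y\in[c,c']$, this gives $c'\in[c_y,x_\zeta]$, that is, $c_y\in C'_\zeta$, contradicting Step 2. Likewise $c'\notin C_\xi$. This is clear if $C_\xi=\{c\}$. Otherwise $c'\in C_\xi$ means $c\in[x_\xi,c']$; as $c'_{y'}\in[c,c']$, this gives $c\in[x_\xi,c'_{y'}]$, that is, $c'_{y'}\in C_\xi$, contradicting Step 1. By (α), $C_\xi\cap C'_\zeta=\emptyset$.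

Second, there is no lane path from $\xi$ to $\zeta$. Suppose there is, and use (5). If $j-a(\zeta)>i+b(\xi)$: when $b(\xi)=D$, this gives $c\in[x_\xi,c']$, so $c'\in C_\xi$, a contradiction; when $b(\xi)<D$, $\hat p$ ends at index $i+b(\xi)<j$, a contradiction. If $j-a(\zeta)\le i+b(\xi)$, then $d(c,c')=i+b(\xi)-j+a(\zeta)\le2D$, a contradiction.

So by Lemmas 20 and 19 the minimal path from $\xi$ to $\zeta$ exits at $c$, jumps if and only if $\eta_\xi(c)\ne\sigma(c,c')$, takes the flight, jumps at $c'$ if and only if $\sigma(c',c)\ne\eta'_\zeta(c')$, and enters to $\zeta$. In $\pi$ the flight launches from $\sigma(c,c')$ and lands at $\sigma(c',c)$, the exit and entry paths are the same by Lemma 18, and at $c$ and at $c'$ there is at most one jump, joining the same hubs. So $\pi$ is this minimal path, a contradiction.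

**Step 5: $\pi_1$ is a lane path and $\pi_2$ is not.** Then $\xi$ is a state with $b(\xi)=\min(b(y')+j',D)=D$, so $C_\xi$ is a half-tree. The lane runs from $x_\xi$ through the vertices of (4) and on to the landing site $c'$ of Step 2. On it $c$ lies at distance $D$ ahead of $x_\xi$, and before $c_y$, because $x_\xi$ is behind $x_y$. Hence $c\in[x_\xi,c']$, so $c'\in C_\xi\cap C'_\zeta$, and $c\ne c'$. Moreover $c\notin C'_\zeta$: this is clear if $C'_\zeta=\{c'\}$; otherwise $c'\in[c,x_\zeta]$ and $c_y\in[c,c']$ would give $c_y\in C'_\zeta$, contradicting Step 2.

There is no lane path from $\xi$ to $\zeta$. Suppose there is, and use (5). We have $d(x_\xi,c')\ge4D+1$, so $|j-a(\zeta)-i|\ge4D+1$; since $j-a(\zeta)-i\ge-D$, this number is positive, so $j-a(\zeta)\ge i+4D+1$. Hence on $\hat p$ the vertex $c=\hat p_{i+D}$ precedes $c'$, which precedes $x_\zeta$. If $a(\zeta)=D$, this gives $c'\in[c,x_\zeta]$, so $c\in C'_\zeta$, a contradiction. If $a(\zeta)<D$, then $j-a(\zeta)=0<i$, a contradiction.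

So Lemma 20 applies with $C_\xi\cap C'_\zeta\ne\emptyset$ and $u=c'$: the minimal path goes by the unique exit path from $\xi$ to a hub at $c'$, jumps if and only if necessary, and enters to $\zeta$. This is $\pi$, a contradiction.

**Step 6: $\pi_2$ is a lane path and $\pi_1$ is not.** Then $\zeta$ is a state with $a(\zeta)=\min(a(y)+n-i',D)=D$, so $C'_\zeta$ is a half-tree. The lane runs from the launching site $c$ of Step 1 through the vertices of (4) and on to $x_\zeta$, and on it $c'$ lies at distance $D$ behind $x_\zeta$, hence after $c'_{y'}$. So $c'\in[c,x_\zeta]$, which means $c\in C_\xi\cap C'_\zeta$, and $c\ne c'$. Moreover $c'\notin C_\xi$: this is clear if $C_\xi=\{c\}$; otherwise $c\in[x_\xi,c']$ and $c'_{y'}\in[c,c']$ would give $c\in[x_\xi,c'_{y'}]$, so $c'_{y'}\in C_\xi$, contradicting Step 1.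

There is no lane path from $\xi$ to $\zeta$. Suppose there is, and use (5). We have $d(c,x_\zeta)\ge4D+1$, so $|j-i-b(\xi)|\ge4D+1$; since $j-i-b(\xi)\ge-D$, this number is positive, so $j\ge i+b(\xi)+4D+1$. Hence $x_\xi=\hat p_i$, $c=\hat p_{i+b(\xi)}$, $c'=\hat p_{j-D}$ come in this order. If $b(\xi)=D$, this gives $c\in[x_\xi,c']$, so $c'\in C_\xi$, a contradiction. If $b(\xi)<D$, then $\hat p$ ends at index $i+b(\xi)<j$, a contradiction.

So Lemma 20 applies with $u=c$: the minimal path exits from $\xi$ to the hub $\eta_\xi(c)$, jumps if and only if necessary to $\eta'_\zeta(c)$, and follows the unique entry path to $\zeta$. By Step 1 this is $\pi$, a contradiction.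

All four cases are impossible, which proves Lemma 21. $\square$

**End of the proof of Theorem 3.** Properties (U) and (L) hold for $\Gamma$. By Lemma 15, $G*F_{m-1}$ has a finite Church–Rosser presentation, where $m$ is the number of vertex orbits of $\Gamma$. So (iii) implies (i); the implications (i)$\Rightarrow$(ii)$\Rightarrow$(iii) were proved in Section 7. $\blacksquare$
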